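\title{A trace obstruction to factor codes of equal entropy\\ between mixing shifts of finite type}

\begin{abstract}
A factor code between mixing edge shifts $X_A\to X_B$ of equal entropy forces
two conditions: a condition on periodic points, and the condition that the
dimension group of $B$ be a quotient of a pure invariant subgroup $\Delta$ of
the dimension group of $A$. We show that these two conditions are not
sufficient for the existence of a factor code. A factor code forces more:
$\Delta$ can be chosen so that the characteristic polynomial of the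
automorphism on $\Delta$ has an Euler product over the periodic orbits of
$X_B$, and in particular the $n$-th power of the automorphism has trace zero
on $\Delta$ whenever $\operatorname{tr}B^n=0$. For every prime $q$ we give
primitive matrices $A,B$ that satisfy both conditions, together with all their
powers, while $X_{B^m}$ is not a factor of $X_{A^m}$ for $1\le m<q$. For $q=2$
the matrices have sizes $5$ and $3$.
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A nonnegative integral $r\times r$ matrix $A$ determines a directed graph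
$G_A$ with $r$ vertices and $A_{IJ}$ edges from $I$ to $J$. The \emph{edge
shift} $X_A$ is the set of bi-infinite paths $x=(x_i)_{i\in\mathbb{Z}}$ of
edges of $G_A$, with the shift map $(\sigma x)_i=x_{i+1}$. The matrix $A$ is
\emph{irreducible} if $G_A$ is strongly connected and has an edge, and
\emph{primitive} if some power of $A$ has all entries positive; in that case
$X_A$ is a mixing shift of finite type. The entropy $h(X_A)$ is the
exponential growth rate of the number of paths of length $n$. A \emph{sliding
block code} $\varphi\colon X_A\to X_B$ is a map for which $\varphi(x)_i$ is a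
fixed function of a window $x_{i-a}\cdots x_{i+b}$; it commutes with the
shifts. It is a \emph{factor code} if it is onto, and then $X_B$ is a
\emph{factor} of $X_A$; it is a \emph{conjugacy} if it is bijective. We ask
when one mixing edge shift is a factor of another \emph{of the same entropy}.

\subsection*{Periodic points}
If $\sigma^nx=x$ then $\sigma^n\varphi(x)=\varphi(x)$. So any sliding block
code $X_A\to X_B$ forces the condition $P(X_A)\searrow P(X_B)$: for every
periodic point of $X_A$ of least period $n$ there is a periodic point of $X_B$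
whose least period divides $n$. Points fixed by $\sigma^n$ correspond to closed
paths of length $n$, so there are $\operatorname{tr}A^n$ of them, and
\begin{equation}\label{eq:P}
P(X_A)\searrow P(X_B)\iff
\bigl(\operatorname{tr}B^n=0\ \Rightarrow\ \operatorname{tr}A^n=0
\ \text{ for all } n\ge1\bigr).
\end{equation}
Indeed, both sides say that $X_B$ has a point fixed by $\sigma^n$ whenever
$X_A$ has one.

\subsection*{Dimension groups}
Matrices act on row vectors from the right. The \emph{eventual range} of $A$
is $\mathcal{R}_A=\mathbb{Q}^rA^r$. The decreasing chain $\mathbb{Q}^rA^k$ is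
constant for $k\ge r$, so $A$ is bijective on $\mathcal{R}_A$. The
\emph{dimension group} and its automorphism are
\[
\Delta_A=\{v\in\mathcal{R}_A: vA^k\in\mathbb{Z}^r\text{ for some }k\ge0\},
\qquad \delta_A(v)=vA ,
\]
and $\delta_A$ also denotes the linear map $v\mapsto vA$ on $\mathcal{R}_A$.
For the full shift on $N$ symbols, $A=(N)$, the group is $\mathbb{Z}[1/N]$
and $\delta_A$ is multiplication by $N$. In general the pair
$(\Delta_A,\delta_A)$ records the integral action of $A$ on $\mathbb{Z}^r$
after $A$ has been made invertible. A subgroup $\Delta\subseteq\Delta_A$ with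
rational span $\langle\Delta\rangle_{\mathbb{Q}}$ is \emph{pure} if
$\Delta=\Delta_A\cap\langle\Delta\rangle_{\mathbb{Q}}$, and
\emph{$\delta_A$-invariant} if $\delta_A(\Delta)=\Delta$. The dimension group
condition is
\begin{itemize}
\item[(D)] there are a pure $\delta_A$-invariant subgroup
$\Delta\subseteq\Delta_A$ and an onto homomorphism
$\psi\colon\Delta\to\Delta_B$ with $\psi\circ\delta_A=\delta_B\circ\psi$.
\end{itemize}
A pure subgroup is determined by its span, so (D) asks for an invariant
rational subspace of $\mathcal{R}_A$ and for a map from it that is onto at the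
level of groups. Call $X_B$ an \emph{eventual factor} of $X_A$ if $X_{B^m}$
is a factor of $X_{A^m}$ for all sufficiently large $m$. The following theorem
is known. It motivates the question and is not used in our proofs.

\begin{theorem}\label{thm:eventual}
For mixing edge shifts of equal entropy, $X_B$ is an eventual factor of $X_A$
if and only if \textup{(D)} holds.
\end{theorem}

\subsection*{The question}
For mixing edge shifts, (D) and $P(X_A)\searrow P(X_B)$ subsume all previously
known necessary conditions for a factor code of equal entropy, and it was not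
known whether they are sufficient: \emph{if $X_A,X_B$ are mixing edge shifts
with $h(X_A)=h(X_B)$ that satisfy \textup{(D)} and $P(X_A)\searrow P(X_B)$,
is $X_B$ a factor of $X_A$?}

There is a reason to guess yes. Since $\Delta_{A^m}=\Delta_A$ and
$\delta_{A^m}=\delta_A^m$, condition (D) passes from $(A,B)$ to all powers
$(A^m,B^m)$. For large $m$ the matrix $B^m$ is positive, so $X_{B^m}$ has a
fixed point and the periodic point condition holds for free; and for large $m$
Theorem~\ref{thm:eventual} provides a factor code. One may expect that for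
small $m$ the only thing that can go wrong is a shortage of periodic points
in $X_{B^m}$. The answer is nevertheless no, because the two conditions
interact: the periodic points of $X_B$ restrict \emph{which} subgroup $\Delta$
can occur in (D). For a periodic orbit $\gamma$ let $|\gamma|$ be its number
of points.

\begin{theorem}\label{thm:obstruction}
Let $A,B$ be irreducible nonnegative integral matrices with $h(X_A)=h(X_B)$,
and let $\varphi\colon X_A\to X_B$ be a factor code. Then there are a pure
$\delta_A$-invariant subgroup $\Delta\subseteq\Delta_A$ and an onto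
homomorphism $\psi\colon\Delta\to\Delta_B$ with $\psi\delta_A=\delta_B\psi$
such that
\begin{enumerate}
\item[(i)] $\operatorname{tr}\bigl(\delta_A^n|_{\langle\Delta\rangle_{\mathbb{Q}}}\bigr)=0$
for every $n\ge1$ with $\operatorname{tr}B^n=0$;
\item[(ii)] more precisely, as formal power series,
\[
\det\bigl(1-t\,\delta_A|_{\langle\Delta\rangle_{\mathbb{Q}}}\bigr)
=\det(1-tB)\prod_{\gamma}Q_\gamma\bigl(t^{|\gamma|}\bigr),
\]
where $\gamma$ runs over the periodic orbits of $X_B$. Here
$Q_\gamma\in\mathbb{Z}[t]$, $Q_\gamma(0)=1$, and $(1-t)Q_\gamma(t)$ divides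
$\prod_{O}\bigl(1-t^{|O|/|\gamma|}\bigr)$, where $O$ runs over the periodic
orbits of $X_A$ with $\varphi(O)=\gamma$.
\end{enumerate}
\end{theorem}

\begin{theorem}\label{thm:counter}
For every prime $q$ there are primitive matrices $A,B$ with $h(X_A)=h(X_B)$,
satisfying \textup{(D)} and $P(X_A)\searrow P(X_B)$, such that for every
$1\le m<q$ the shift $X_{B^m}$ is not a factor of $X_{A^m}$. The pairs
$(A^m,B^m)$, $m\ge1$, also satisfy all these hypotheses.
\end{theorem}

The case $m=1$ answers the question. For $q=2$ the matrices are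
\begin{equation}\label{eq:small}
A=\begin{pmatrix}0&1&0&0&1\\1&0&0&0&1\\0&0&0&1&0\\0&0&1&0&2\\1&1&2&0&0\end{pmatrix},
\qquad
B=\begin{pmatrix}0&1&1\\1&0&3\\2&0&0\end{pmatrix}.
\end{equation}
By Theorem~\ref{thm:eventual}, in the examples of Theorem~\ref{thm:counter}
the shift $X_{B^m}$ is a factor of $X_{A^m}$ for all large $m$. So the
threshold for $m$ can be arbitrarily large even when the periodic point
condition holds for all powers. We do not claim that the strengthened
condition of Theorem~\ref{thm:obstruction}(i), together with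
$P(X_A)\searrow P(X_B)$, is sufficient.

Section~\ref{sec:tools} collects standard facts and three lemmas on dimension
groups. Section~\ref{sec:small} works out the pair \eqref{eq:small} by hand,
using Theorem~\ref{thm:obstruction}(i). Sections~\ref{sec:obstruction}
and~\ref{sec:family} prove Theorems~\ref{thm:obstruction}
and~\ref{thm:counter}.

\section{Standard facts and three lemmas}\label{sec:tools}

Write $\lambda_A$ for the spectral radius, $\chi_A$ for the characteristic
polynomial, and $\mathbf{1}$ for a column of ones. We use the following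
textbook facts.
\begin{itemize}
\item[(F1)] The number $\mathbf{1}^TA^n\mathbf{1}$ of paths of length $n$ in
$G_A$ has $n$-th root tending to $\lambda_A$; thus $h(X_A)=\log\lambda_A$ for
irreducible $A$.
\item[(F2)] (Perron--Frobenius) If $A$ is irreducible, $0\le A'\le A$
entrywise and $A'\ne A$, then $\lambda_{A'}<\lambda_A$.
\item[(F3)] An irreducible matrix is primitive if and only if the lengths of
the cycles of its graph have greatest common divisor $1$.
\item[(F4)] For an endomorphism $T$ of a finite-dimensional rational vector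
space, $\det(1-tT)=\exp\bigl(-\sum_{n\ge1}\operatorname{tr}(T^n)\,t^n/n\bigr)$.
\item[(F5)] If $X_A$ and $X_{A'}$ are conjugate, there is a group isomorphism
$\Delta_A\to\Delta_{A'}$ that carries $\delta_A$ to $\delta_{A'}$
\cite[Theorems 7.2.7, 7.3.3, 7.5.8]{LM}.
\end{itemize}
For $N\ge1$ the \emph{higher edge graph} $G^{[N]}$ of $G$ has as vertices the
paths of length $N-1$ in $G$ and as edges the paths of length $N$, each going
from its first $N-1$ edges to its last $N-1$ edges ($G^{[1]}=G$). Paths of
length $n$ in $G^{[N]}$ correspond to paths of length $n+N-1$ in $G$, so by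
(F1) the spectral radius is unchanged. If $G$ is strongly connected then so is
$G^{[N]}$: join two paths of length $N-1$ by a path and slide the window.

The first lemma is how (D) gets verified: it is enough to find a linear map
that is onto on lattices.

\begin{lemma}\label{lem:lattice}
Let $A,B$ be integral matrices of sizes $r,s$, let $U\subseteq\mathbb{Q}^r$ be
a subspace with $UA\subseteq U$, and put $\Delta=\Delta_A\cap U$.
\begin{enumerate}
\item[(a)] $\Delta$ is pure and $\delta_A$-invariant,
$\langle\Delta\rangle_{\mathbb{Q}}=U\cap\mathcal{R}_A$, and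
$\operatorname{tr}(\delta_A^n|_{\langle\Delta\rangle_{\mathbb{Q}}})=\operatorname{tr}(A^n|_U)$
for $n\ge1$.
\item[(b)] If $\Psi\colon U\to\mathbb{Q}^s$ is linear, $\Psi(uA)=\Psi(u)B$ on
$U$, and $\Psi(U\cap\mathbb{Z}^r)=\mathbb{Z}^s$, then $\Psi(\Delta)=\Delta_B$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Purity holds because
$\Delta_A\cap\langle\Delta\rangle_{\mathbb{Q}}\subseteq\Delta_A\cap U$. Every
vector of $U\cap\mathcal{R}_A$ has an integral multiple, which lies in
$\Delta$; this gives the span. The map $A$ is injective on $U\cap\mathcal{R}_A$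
and maps this space into itself, hence onto itself. So each $v\in\Delta$ is
$v'A$ with $v'\in U\cap\mathcal{R}_A$, and $v'\in\Delta$ since
$v'A^{k+1}=vA^k$. Finally $UA^r\subseteq U\cap\mathcal{R}_A$, so $A$ is
nilpotent on $U/(U\cap\mathcal{R}_A)$ and its powers have trace $0$ there.

(b) Let $v\in\Delta$. By (a), $v=v'A^s$ with $v'\in U$, so
$\Psi(v)=\Psi(v')B^s\in\mathcal{R}_B$; and if $vA^k$ is integral then so is
$\Psi(v)B^k=\Psi(vA^k)$. Thus $\Psi(\Delta)\subseteq\Delta_B$. Conversely let
$x\in\Delta_B$ with $xB^k$ integral, and choose $z\in U\cap\mathbb{Z}^r$ with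
$\Psi(z)=xB^k$. Then $zA^r\in\Delta$. Put $v=\delta_A^{-(k+r)}(zA^r)\in\Delta$.
Then $\Psi(v)B^{k+r}=\Psi(zA^r)=xB^{k+r}$, and $B$ is injective on
$\mathcal{R}_B$, so $\Psi(v)=x$.
\end{proof}

The second lemma lists the candidates for $\Delta$ when the spectrum of $A$
is that of $B$ together with new eigenvalues.

\begin{lemma}\label{lem:split}
Let $A,B$ be nonsingular integral matrices of sizes $r,s$ with
$\chi_A=\chi_B\,g$, where $\chi_B$ and $g$ are coprime. Put
$E=\ker\chi_B(A)$ and $E'=\ker g(A)$. Let $\Delta,\psi$ be as in \textup{(D)}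
and $U=\langle\Delta\rangle_{\mathbb{Q}}$. Then $U=E\oplus(U\cap E')$ and
$\ker\psi=\Delta\cap E'$. In particular, compatibly with the automorphisms,
\[
\Delta_B\cong\Delta_A\cap E\ \text{ if } U=E,\qquad
\Delta_B\cong\Delta_A/(\Delta_A\cap E')\ \text{ if } U=\mathbb{Q}^r .
\]
\end{lemma}

\begin{proof}
By coprimality $\mathbb{Q}^r=E\oplus E'$ with $\dim E=s$, and the two
projections are polynomials in $A$. They preserve $U$, so
$U=(U\cap E)\oplus(U\cap E')$. Extend $\psi$ to a linear map
$U\to\mathbb{Q}^s$ by $\psi(u)=\psi(nu)/n$ for $nu\in\Delta$; it is onto,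
because $\Delta_B\supseteq\mathbb{Z}^s$, and it intertwines $A$ and $B$. For
$u\in U\cap E'$ we have $\psi(u)g(B)=\psi(u\,g(A))=0$, and $g(B)$ is
invertible, so $\psi(u)=0$. Hence $\psi$ maps $U\cap E$ onto $\mathbb{Q}^s$.
Comparing dimensions, $U\cap E=E$ and $\psi|_E$ is an isomorphism, so the
kernel on $U$ is $U\cap E'$. The last statement follows from purity,
$\Delta=\Delta_A\cap U$.
\end{proof}

To rule out such isomorphisms we need an invariant that sees more than
rational linear algebra. Fix a prime $q$. For an abelian group $M$ with an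
automorphism $\theta$ let
\[
\kappa(M,\theta)=\dim_{\mathbb{F}_q}
\{f\in\operatorname{Hom}(M,\mathbb{F}_q): f\circ\theta=f\}.
\]
It depends only on the isomorphism class of $(M,\theta)$, and
$\kappa(M,\theta^m)\ge\kappa(M,\theta)$. The third lemma computes it on
lattices.

\begin{lemma}\label{lem:kappa}
Let $C$ be a nonsingular integral $r\times r$ matrix, $W$ a $C$-invariant
subspace of $\mathbb{Q}^r$, and $\Lambda=W\cap\mathbb{Z}^r$. Restriction to
$\Lambda$ is a linear bijection from the $\delta_C$-invariant homomorphisms
$\Delta_C\cap W\to\mathbb{F}_q$ to the homomorphisms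
$f\colon\Lambda\to\mathbb{F}_q$ with $f(vC)=f(v)$. If $W'\subseteq W$ is
$C$-invariant and $f$ vanishes on $W'\cap\mathbb{Z}^r$, then its extension
vanishes on $\Delta_C\cap W'$.
\end{lemma}

\begin{proof}
For $v\in\Delta_C\cap W$ we have $vC^k\in\Lambda$ for large $k$. An invariant
extension $\hat f$ of $f$ must satisfy $\hat f(v)=f(vC^k)$; and this formula
is independent of $k$, additive and invariant, so it defines one. If
$v\in W'$ then $vC^k\in W'\cap\mathbb{Z}^r$.
\end{proof}

In particular $\kappa(\Delta_C,\delta_C)$ is the dimension of the space of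
columns $f$ over $\mathbb{F}_q$ with $Cf=f$, that is, the number of Jordan
blocks of $C$ modulo $q$ for the eigenvalue $1$.

\section{The $5\times5$ and $3\times3$ example}\label{sec:small}

What must a counterexample based on Theorem~\ref{thm:obstruction}(i) look
like? For $\Delta=\Delta_A$ the trace in (i) is $\operatorname{tr}A^n$, by
Lemma~\ref{lem:lattice}(a), so (i) is the periodic point condition
\eqref{eq:P}. If $\psi$ is injective, the trace is $\operatorname{tr}B^n$ and
(i) is empty. So (i) says something new only for intermediate subgroups. We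
need $\operatorname{tr}B=0$, since otherwise all $\operatorname{tr}B^n$ are
positive, and then $\operatorname{tr}A=0$ by \eqref{eq:P}. The simplest choice
is to give $A$ the eigenvalues of $B$ and two more, $1$ and $-1$. Their traces
cancel, but a subspace that contains exactly one of the two eigenvectors has
trace $\pm1$. It remains to arrange that (D) holds for such a subspace and
fails for the two extreme ones. Over $\mathbb{Q}$ the pieces split, so the
failure has to be arithmetic. The prime to use is $2$: modulo $2$ the
eigenvalues $1$ and $-1$ coincide, and we let $B$ have the eigenvalue $1$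
modulo $2$ as well.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[>=stealth,v/.style={circle,draw,inner sep=1pt,minimum size=6.5mm}]
\node[v] (c0) at (0,1) {$c_0$};
\node[v] (c1) at (0,-1) {$c_1$};
\node[v] (h) at (1.8,0) {$h$};
\node[v] (d0) at (3.6,1) {$d_0$};
\node[v] (d1) at (3.6,-1) {$d_1$};
\draw[<->] (c0)--(c1);
\draw[<->] (c0)--(h);
\draw[<->] (c1)--(h);
\draw[<->] (d0)--(d1);
\draw[->] (h)--node[above]{$2$}(d0);
\draw[->] (d1)--node[below]{$2$}(h);
\node[v] (k) at (6.4,0) {$h$};
\node[v] (g0) at (8.2,1) {$g_0$};
\node[v] (g1) at (8.2,-1) {$g_1$};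
\draw[<->] (g0)--(g1);
\draw[->] (k) to[bend left=20] node[above]{$2$} (g0);
\draw[->] (g0) to[bend left=20] (k);
\draw[->] (g1)--node[below]{$3$}(k);
\end{tikzpicture}
\caption{The graphs of the $5\times5$ matrix $A$ (left, vertex order
$c_0,c_1,d_0,d_1,h$) and of the $3\times3$ matrix $B$ (right, vertex order
$g_0,g_1,h$). A number is a multiplicity of parallel edges, and a
double-headed arrow stands for one edge in each direction.}
\label{fig:small}
\end{figure}

Let $A,B$ be as in \eqref{eq:small}; see Figure~\ref{fig:small}. Both graphs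
are strongly connected and have cycles of lengths $2$ and $3$, so both
matrices are primitive. On row vectors,
\begin{align*}
(x_0,x_1,y_0,y_1,z)A&=(x_1+z,\ x_0+z,\ y_1+2z,\ y_0,\ x_0+x_1+2y_1),\\
(y_0,y_1,z)B&=(y_1+2z,\ y_0,\ y_0+3y_1).
\end{align*}

\emph{The hypotheses hold.} The form $x_0+x_1-y_0-y_1$ is unchanged by $A$;
let $H$ be its kernel. On $H$ the last coordinate $x_0+x_1+2y_1$ equals
$y_0+3y_1$, so the projection $\Psi$ to $(y_0,y_1,z)$ intertwines $A|_H$ with
$B$. It maps $H\cap\mathbb{Z}^5$ onto $\mathbb{Z}^3$ (take $x_0=y_0+y_1$,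
$x_1=0$), so (D) holds with $\Delta=\Delta_A\cap H$ by
Lemma~\ref{lem:lattice}. The kernel of $\Psi$ is the line $K$ spanned by
$(1,-1,0,0,0)$, an eigenvector for $-1$. The line $E_1$ spanned by
$(1,1,-1,-1,0)$ is fixed by $A$ and is not in $H$. With
$p=\chi_B=t^3-3t-6$ we get $\chi_A=(t-1)(t+1)p$. As $p(2)<0$, we have
$\lambda_B>2$, and the entropies agree. Finally
$\operatorname{tr}A^n=\operatorname{tr}B^n+1+(-1)^n$, and
$\operatorname{tr}B^n>0$ for even $n$, so \eqref{eq:P} holds.

\emph{Four candidates.} Since $p(0),p(1),p(-1)$ equal $-6,-8,-4$,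
Lemma~\ref{lem:split} applies with $g=t^2-1$ and $E'=E_1\oplus K$. The
invariant subspaces of $E'$ are $0,E_1,K,E'$, so the span $U$ of a subgroup
$\Delta$ as in (D) is one of
\[
\begin{array}{c|cccc}
U & E & E\oplus E_1 & E\oplus K & \mathbb{Q}^5\\ \hline
\operatorname{tr}(A|_U) & 0 & 1 & -1 & 0
\end{array}
\]
If there were a factor code, Theorem~\ref{thm:obstruction}(i) with $n=1$
would give such a $\Delta$ with trace $0$. We exclude $U=E$ and
$U=\mathbb{Q}^5$ by computing $\kappa$ for $q=2$.

\emph{The target has $\kappa=1$.} Modulo $2$, a column $f=(f_0,f_1,f_h)^T$ has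
$Bf=(f_1+f_h,\,f_0+f_h,\,0)^T$, so $Bf=f$ means $f_h=0$ and $f_0=f_1$.

\emph{$U=E$ has $\kappa=2$.} The subspace $\{x_0=x_1=x,\ y_0+y_1=2x\}$ of $H$
is invariant: with coordinates $(x,y_1,z)$, the matrix $A$ acts by
$(x,y_1,z)\mapsto(x+z,\ 2x-y_1,\ 2x+2y_1)$. It has dimension $3$ and meets $K$
trivially, so $\Psi$ identifies it with $\mathbb{Q}^3$ and it equals $E$. Its
integral points are those with $x,y_1,z\in\mathbb{Z}$. Modulo $2$ the action
is $(x,y_1,z)\mapsto(x+z,\,y_1,\,0)$, whose invariant forms are spanned by
$x+z$ and $y_1$.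

\emph{$U=\mathbb{Q}^5$ has $\kappa\ge2$ on the quotient.} Modulo $2$ the forms
$x_0+x_1$ and $y_0+y_1$ are invariant, as $A$ changes each by $2z$. The
integral points of $E'$ are $(a+b,\,a-b,\,-a,\,-a,\,0)$ with $a,b\in\mathbb{Z}$,
where the forms take the values $2a$ and $-2a$. By Lemma~\ref{lem:kappa} both
forms descend to $\Delta_A/(\Delta_A\cap E')$.

Both isomorphisms of Lemma~\ref{lem:split} are therefore impossible. Every
pure invariant subgroup that has $(\Delta_B,\delta_B)$ as a quotient has trace
$\pm1$, while $\operatorname{tr}B=0$; so $X_B$ is not a factor of $X_A$.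

\section{The trace obstruction and the Euler product}\label{sec:obstruction}

We prove Theorem~\ref{thm:obstruction}. The point is to build $\Delta$ from a
subspace that is a direct sum over the vertices of $G_B$. Then $A^n$ has a
block form whose diagonal blocks are indexed by closed paths of $G_B$, and
traces can be read off from the periodic points of $X_B$.

\subsection{Reduction to a graph homomorphism}
Let $\varphi(x)_i$ depend on $x_{i-a}\cdots x_{i+b}$, put $N=a+b+1$, and let
$A'$ be the adjacency matrix of $G_A^{[N]}$. The map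
$x\mapsto(x_{i-a}\cdots x_{i+b})_{i\in\mathbb{Z}}$ is a conjugacy
$X_A\to X_{A'}$ under which $\varphi$ becomes a code with a window of length
one. The isomorphism in (F5) extends to the rational spans, so it transports
purity, invariance, traces and determinants; and a conjugacy preserves
periodic orbits and their lengths. So we may assume that
$\varphi(x)_i=\mathcal{L}(x_i)$ for a map $\mathcal{L}$ from edges of $G_A$ to
edges of $G_B$.

Let $I$ be a vertex of $G_A$. If $e$ ends at $I$ and $f$ starts at $I$, then
$ef$ occurs in a point of $X_A$, so $\mathcal{L}(e)$ ends where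
$\mathcal{L}(f)$ starts. Varying $e$ and $f$ separately shows that this vertex
of $G_B$ depends only on $I$. Thus $\mathcal{L}$ is a graph homomorphism. For
a vertex $\alpha$ of $G_B$ let $V_\alpha$ be the set of vertices of $G_A$
over $\alpha$. From now on a \emph{word} is a finite path in $G_B$, a
\emph{path} is a finite path in $G_A$, and the \emph{label} of a path is its
image under $\mathcal{L}$. Since $\varphi$ is onto, every word is the label of
a path.

For an edge $a\colon\alpha\to\beta$ of $G_B$ let $M_a$ be the
$V_\alpha\times V_\beta$ matrix that counts edges of $G_A$ labeled $a$, and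
put $M_w=M_{a_1}\cdots M_{a_n}$ for a word $w=a_1\cdots a_n$. The entry
$(M_w)_{IJ}$ is the number of paths from $I$ to $J$ labeled $w$. Writing
$u\in\mathbb{Q}^r=\bigoplus_\alpha\mathbb{Q}^{V_\alpha}$ as $(u_\alpha)$, we
have
\begin{equation}\label{eq:blocks}
(uA)_\beta=\sum_\alpha\ \sum_{a\colon\alpha\to\beta}u_\alpha M_a .
\end{equation}

Equality of entropies enters through the next lemma and nowhere else. The
theorem fails without it: the full $2$-shift is a factor of the full
$3$-shift, but no invariant subgroup of $\mathbb{Z}[1/3]$ maps onto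
$\mathbb{Z}[1/2]$ so that multiplication by $3$ becomes multiplication by $2$.

\begin{lemma}[No diamonds]\label{lem:diamond}
Two paths with the same initial vertex, terminal vertex and label are equal.
That is, all entries of all $M_w$ are $0$ or $1$.
\end{lemma}

\begin{proof}
Suppose $\rho\ne\rho'$ are two such paths, of length $l$. Order the edges of
$G_A$ and name the paths so that $\rho>\rho'$ lexicographically. In any path,
replacing an occurrence of $\rho$ by $\rho'$ gives a path with the same label
that is lexicographically smaller. So the smallest path with a given label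
avoids $\rho$, and the number of words of length $n$ is at most the number of
paths of length $n$ that avoid $\rho$. For $n\ge l$ these correspond to paths
of length $n-l+1$ in the graph $G_A^{[l]}$ with the edge $\rho$ removed. By
(F2), which uses the irreducibility of $A$, this graph has spectral radius
less than $\lambda_A$. By (F1), $\lambda_B<\lambda_A$, contrary to
$h(X_A)=h(X_B)$.
\end{proof}

\subsection{Fibered subspaces}
Here is the structure we need.

\begin{proposition}\label{prop:fiber}
There are subspaces $U_\alpha\subseteq\mathbb{Q}^{V_\alpha}$ and linear forms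
$\psi_\alpha\colon U_\alpha\to\mathbb{Q}$ with
$\psi_\alpha(U_\alpha\cap\mathbb{Z}^{V_\alpha})=\mathbb{Z}$ such that for
every edge $a\colon\alpha\to\beta$ of $G_B$
\begin{equation}\label{eq:fiber}
U_\alpha M_a\subseteq U_\beta,\qquad
\psi_\beta(uM_a)=\psi_\alpha(u)\quad(u\in U_\alpha).
\end{equation}
\end{proposition}

Two special cases are immediate, and they explain why (D) asks for a quotient
of a subgroup. Suppose every row of every $M_a$ has sum $1$: each edge of
$G_B$ has exactly one lift starting at a given vertex of the fiber. Then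
$M_a\mathbf{1}=\mathbf{1}$, and we may take $U_\alpha=\mathbb{Q}^{V_\alpha}$
and $\psi_\alpha(u)=u\mathbf{1}$; this will give $\Delta=\Delta_A$. Suppose
instead that every column of every $M_a$ has sum $1$. Then
$\mathbf{1}^TM_a=\mathbf{1}^T$, and we may take
$U_\alpha=\mathbb{Q}\mathbf{1}^T$ and $\psi_\alpha(\mathbf{1}^T)=1$; this will
give an injective $\psi$.

\begin{example}\label{ex:swap}
Let $G_B$ have one vertex and three loops $a,a',b$, and let $G_A$ have two
vertices, with
$M_a=M_{a'}=\left(\begin{smallmatrix}0&1\\1&0\end{smallmatrix}\right)$ and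
$M_b=\left(\begin{smallmatrix}1&0\\0&1\end{smallmatrix}\right)$. Then $B=(3)$
and $A=\left(\begin{smallmatrix}1&2\\2&1\end{smallmatrix}\right)$, with
$\det(1-tA)=(1-3t)(1+t)$. Take $U=\mathbb{Q}^2$ and $\psi(u)=u\mathbf{1}$. On
$\ker\psi=\mathbb{Q}(1,-1)$ a word $w$ acts by $\epsilon(w)=\pm1$, according
to the parity of the number of letters $a,a'$ in $w$. Summing over the words
of length $n$ gives
$\operatorname{tr}A^n=\sum_w(1+\epsilon(w))=3^n+(-1-1+1)^n$. If $w$ is one
period of an orbit $\gamma$, then $Q_\gamma(t)=1-\epsilon(w)t$, and the Euler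
product reads $\prod_\gamma Q_\gamma(t^{|\gamma|})=1+t$. Over the fixed point
$b^\infty$ lie two fixed points, and $(1-t)Q_\gamma=(1-t)^2$; over $a^\infty$
lies one orbit of length $2$, and $(1-t)Q_\gamma=1-t^2$.
\end{example}

In general neither the row nor the column of ones is preserved. We look for
rows $u_y$ that count paths arriving with a past label $y$, and columns $F_z$
that count paths leaving with a future label $z$, such that the pairing
$u_yF_z$ is the same for all $y$ and $z$. This pairing counts paths labeled
$yz$, and that count may vary with the word. We make it equal to $1$ by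
anchoring both ends at a place where the label constrains the path as much as
any label can.

For a word $w$ and a coordinate $k$ of $w$ let $D(w,k)$ be the set of edges
that occur at coordinate $k$ in paths labeled $w$. It is nonempty. Choose a
word $\mathsf{m}$ and a coordinate $k$ with $|D(\mathsf{m},k)|$ minimal (a
\emph{magic word}), put $D=D(\mathsf{m},k)$, and write
$\mathsf{m}=\mathsf{p}\,b\,\mathsf{s}$ with the edge $b$ at coordinate $k$. A
path labeled $x\mathsf{m}y$ contains a path labeled $\mathsf{m}$, so
$D(x\mathsf{m}y,|x|+k)\subseteq D$, and by minimality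
\begin{equation}\label{eq:magic}
D(x\mathsf{m}y,|x|+k)=D\qquad\text{whenever } x\mathsf{m}y \text{ is a word.}
\end{equation}

\begin{lemma}\label{lem:unique}
If $\mathsf{m}z\mathsf{m}$ is a word, then for each $e\in D$ there is exactly
one path labeled $b\,\mathsf{s}\,z\,\mathsf{p}\,b$ with first edge $e$ and last
edge in $D$.
\end{lemma}

\begin{proof}
For $e,f\in D$ let $N_{ef}$ be the number of paths with this label, first edge
$e$ and last edge $f$. We must show that the row sums $r_e$ of $N$ equal $1$.
By \eqref{eq:magic}, at each of the two marked coordinates $k$ and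
$|\mathsf{m}z|+k$ the paths labeled $\mathsf{m}z\mathsf{m}$ use exactly the
edges of $D$. Given $e\in D$, take such a path with $e$ at the first marked
coordinate; its edge at the second one is in $D$, so row $e$ of $N$ is nonzero.
Taking $e$ at the second marked coordinate shows that column $e$ is nonzero. A
product of nonnegative matrices without zero columns has no zero column, so
the column sums $c_e(n)$ of $N^n$ are at least $1$. Gluing paths along their
common edges, we see that $(N^n)_{ef}$ counts the paths labeled
$(b\,\mathsf{s}\,z\,\mathsf{p})^nb$ with first edge $e$, last edge $f$, and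
edges in $D$ at the intermediate marked coordinates. By
Lemma~\ref{lem:diamond} it is at most $1$, so
$\mathbf{1}^TN^n\mathbf{1}\le|D|^2$ for all $n$. On the other hand,
\[
\mathbf{1}^TN^{n+1}\mathbf{1}=\sum_e c_e(n)\,r_e
=\mathbf{1}^TN^n\mathbf{1}+\sum_e c_e(n)(r_e-1)
\ \ge\ \mathbf{1}^TN^n\mathbf{1}+\sum_e(r_e-1).
\]
Boundedness forces $r_e=1$ for all $e$.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:fiber}]
Fix $e_*\in D$ and let $\alpha$ be a vertex of $G_B$. For each word $y$,
possibly empty, from the end of $\mathsf{m}$ to $\alpha$, let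
$u_y\in\mathbb{Z}^{V_\alpha}$ be the row whose entry at $J$ is the number of
paths with first edge $e_*$, label $b\,\mathsf{s}\,y$ and terminal vertex $J$.
For each word $z$, possibly empty, from $\alpha$ to the start of $\mathsf{m}$,
let $F_z\in\mathbb{Z}^{V_\alpha}$ be the column whose entry at $J$ is the
number of paths from $J$ with label $z\,\mathsf{p}\,b$ and last edge in $D$.
Such $y$ and $z$ exist because $B$ is irreducible. The product $u_yF_z$ counts
the paths labeled $b\,\mathsf{s}\,yz\,\mathsf{p}\,b$ with first edge $e_*$ and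
last edge in $D$, so $u_yF_z=1$ by Lemma~\ref{lem:unique}.

Let $U_\alpha$ be the span of the $u_y$ with $y$ ending at $\alpha$. Fix one
word $z(\alpha)$ and put $\psi_\alpha(u)=uF_{z(\alpha)}$. This form is integral
on integral vectors and takes the value $1$ at every $u_y$. For an edge
$a\colon\alpha\to\beta$ we have $u_yM_a=u_{ya}\in U_\beta$ and
$\psi_\beta(u_{ya})=1=\psi_\alpha(u_y)$, and \eqref{eq:fiber} follows by
linearity.
\end{proof}

In Example~\ref{ex:swap} every $D(w,k)$ has two elements, so we may take
$\mathsf{m}=b$. The $u_y$ are the two unit vectors, every $F_z$ is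
$\mathbf{1}$, and the construction returns the choice made there.

\subsection{Proof of Theorem~\ref{thm:obstruction}}

\emph{The subgroup.} Let $U=\bigoplus_\alpha U_\alpha$ and define
$\Psi\colon U\to\mathbb{Q}^s$ by $\Psi(u)_\alpha=\psi_\alpha(u_\alpha)$. By
\eqref{eq:blocks} and \eqref{eq:fiber}, $UA\subseteq U$ and
\[
\Psi(uA)_\beta=\sum_\alpha\sum_{a\colon\alpha\to\beta}\psi_\beta(u_\alpha M_a)
=\sum_\alpha\psi_\alpha(u_\alpha)B_{\alpha\beta}=(\Psi(u)B)_\beta .
\]
Also $U\cap\mathbb{Z}^r=\bigoplus_\alpha(U_\alpha\cap\mathbb{Z}^{V_\alpha})$ is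
mapped onto $\mathbb{Z}^s$. By Lemma~\ref{lem:lattice}, $\Delta=\Delta_A\cap U$
and $\psi=\Psi|_\Delta$ are as in (D), and traces on
$\langle\Delta\rangle_{\mathbb{Q}}$ may be computed on $U$.

\emph{Part (i).} Iterating \eqref{eq:blocks}, the diagonal block of $A^n|_U$
at $\alpha$ is the sum of $M_w|_{U_\alpha}$ over the words $w$ of length $n$
from $\alpha$ to $\alpha$. Hence
\begin{equation}\label{eq:trace}
\operatorname{tr}\bigl(\delta_A^n|_{\langle\Delta\rangle_{\mathbb{Q}}}\bigr)
=\sum_\alpha\ \sum_{w\colon\alpha\to\alpha,\ |w|=n}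
\operatorname{tr}(M_w|_{U_\alpha}).
\end{equation}
The number of terms is $\operatorname{tr}B^n$. If it is $0$, the sum is empty.

\emph{The product formula.} Let $U_\alpha^0=\ker\psi_\alpha$, a hyperplane in
$U_\alpha$. By \eqref{eq:fiber}, $U_\alpha^0M_a\subseteq U_\beta^0$ for
$a\colon\alpha\to\beta$, and a closed word $w$ at $\alpha$ acts as the
identity on the line $U_\alpha/U_\alpha^0$. So each term of \eqref{eq:trace}
is $1+\operatorname{tr}(M_w|_{U^0_\alpha})$, and the right side equals
$\operatorname{tr}B^n+T_n$, where $T_n$ is the sum of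
$\operatorname{tr}(M_w|_{U^0_\alpha})$ over all closed words of length $n$.

Let $\gamma$ be a periodic orbit of $X_B$ with $|\gamma|=\ell$, choose
$y\in\gamma$, let $w=y_0\cdots y_{\ell-1}$, a closed word at some vertex
$\alpha$, and put $Q_\gamma(t)=\det(1-tM_w|_{U^0_\alpha})$. Another point of
$\gamma$ replaces $w=w'w''$ by $w''w'$, a closed word at the end $\beta$ of
$w'$. With $X=M_{w'}\colon U^0_\alpha\to U^0_\beta$ and
$Y=M_{w''}\colon U^0_\beta\to U^0_\alpha$, the identity
$\operatorname{tr}(XY)^j=\operatorname{tr}(YX)^j$ shows that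
$\tau_j(\gamma)=\operatorname{tr}(M_w^j|_{U^0_\alpha})$ does not depend on the
choice of $y$; by (F4), neither does $Q_\gamma$. We have $Q_\gamma(0)=1$, and
$Q_\gamma\in\mathbb{Z}[t]$ because $M_w$ preserves the lattice
$U^0_\alpha\cap\mathbb{Z}^{V_\alpha}$, which spans $U^0_\alpha$. Closed words
of length $n$ correspond to points fixed by $\sigma^n$. An orbit $\gamma$ with
$n=j|\gamma|$ contributes $|\gamma|$ of them, each the $j$-th power of a
rotation of $w$. Therefore
\[
\sum_{n\ge1}T_n\frac{t^n}{n}
=\sum_\gamma\sum_{j\ge1}|\gamma|\,\tau_j(\gamma)\frac{t^{j|\gamma|}}{j|\gamma|}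
=-\sum_\gamma\log Q_\gamma\bigl(t^{|\gamma|}\bigr),
\]
where the sums converge formally since there are finitely many orbits of each
length. Now (F4), applied to $\delta_A|_{\langle\Delta\rangle_{\mathbb{Q}}}$ and
to $B$, gives the product formula.

\emph{Divisibility.} Keep $\gamma,y,w,\alpha,\ell$. The chain
$U^0_\alpha\subset U_\alpha\subseteq\mathbb{Q}^{V_\alpha}$ is $M_w$-invariant,
so $(1-t)Q_\gamma(t)=\det(1-tM_w|_{U_\alpha})$ divides $\det(1-tM_w)$. The
number $\operatorname{tr}M_w^j$ counts closed paths labeled $w^j$, that is,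
points $x\in\varphi^{-1}(y)$ with $\sigma^{j\ell}x=x$. It is at most
$|V_\alpha|$ by Lemma~\ref{lem:diamond}; since any finite set of periodic
points is fixed by a common $\sigma^{j\ell}$, there are only finitely many
periodic orbits $O$ over $\gamma$. If $x\in O$ and $\varphi(x)=y$, then
$\varphi(\sigma^ix)=y$ exactly when $\ell\mid i$. So $O$ meets
$\varphi^{-1}(y)$ in one $\sigma^\ell$-cycle, of length $n_O=|O|/\ell$, and
$\operatorname{tr}M_w^j=\sum_{O:\,n_O\mid j}n_O$. These are the traces of the
powers of a permutation matrix with cycle lengths $n_O$, so (F4) gives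
$\det(1-tM_w)=\prod_O(1-t^{n_O})$. This proves (ii). \qed

\section{A counterexample for every prime}\label{sec:family}

We prove Theorem~\ref{thm:counter}. To defeat all powers $m<q$ at once we
need $\operatorname{tr}B^m=0$ for $m<q$, so $G_B$ must have no cycle shorter
than $q$, and the new eigenvalues of $A$ must have vanishing power sums in
that range. The $q$-th roots of unity do. They split rationally into $1$ and
the roots of $\Phi_q=1+t+\dots+t^{q-1}$, and modulo $q$ they all become $1$.

\subsection{The matrices}
Fix a prime $q$, put $L=q-1$, and let $i$ run over $\mathbb{Z}/q$, represented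
by $0,\dots,q-1$. The graph $G_A$ has $3q-1$ vertices $c_i$, $d_i$,
$h_1,\dots,h_L$. The $c_i$ form a $q$-cycle $c_i\to c_{i+1}$, the $d_i$ form a
$q$-cycle $d_i\to d_{i+1}$, and $h_1\to\dots\to h_L$ is a path. The remaining
edges are one edge $c_i\to h_1$ and one edge $h_L\to c_i$ for each $i$, $q$
edges $d_{q-1}\to h_1$, and $q$ edges $h_L\to d_0$. The graph $G_B$ has $2q-1$
vertices $g_i$, $h_1,\dots,h_L$. The $g_i$ form a $q$-cycle $g_i\to g_{i+1}$,
again $h_1\to\dots\to h_L$ is a path, there are $q$ edges $h_L\to g_0$, and
$b_i$ edges $g_i\to h_1$, where $b_i=1$ for $i\ne q-1$ and $b_{q-1}=q+1$. For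
$q=2$ these are the matrices \eqref{eq:small}. Let $[\,\cdot\,]$ be $1$ or $0$
according as a statement is true or false. On row vectors $v$ and $x$,
\begin{equation}\label{eq:action}
\begin{aligned}
(vA)(c_i)&=v(c_{i-1})+v(h_L), & &\\
(vA)(d_i)&=v(d_{i-1})+[i=0]\,q\,v(h_L), &
(xB)(g_i)&=x(g_{i-1})+[i=0]\,q\,x(h_L),\\
(vA)(h_1)&=\textstyle\sum_iv(c_i)+q\,v(d_{q-1}), &
(xB)(h_1)&=\textstyle\sum_ix(g_i)+q\,x(g_{q-1}),\\
(vA)(h_{j+1})&=v(h_j), & (xB)(h_{j+1})&=x(h_j)\quad(1\le j<L).
\end{aligned}
\end{equation}

In each graph every vertex lies on a cycle through $h_1$, so both graphs are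
strongly connected. Each has a cycle of length $q$ (on the $c_i$,
respectively the $g_i$) and one of length $q+1$ (through
$h_1\cdots h_Lc_0c_1$, respectively $h_1\cdots h_Lg_0g_1$). By (F3), $A$ and
$B$, and hence their powers, are primitive.

\begin{lemma}\label{lem:B}
Let $p=\chi_B$.
\begin{enumerate}
\item[(a)] $p(t)=t^{q-1}(t^q-1)-q\,(1+t+\dots+t^{q-1})-q^2$, so
$p\equiv t^{q-1}(t-1)^q\pmod q$.
\item[(b)] Every eigenvalue $\mu$ of $B$ has $|\mu|>1$.
\item[(c)] $\operatorname{tr}B^n=0$ for $1\le n<q$, and
$\operatorname{tr}B^n>0$ for $n\ge q$.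
\item[(d)] $\kappa(\Delta_B,\delta_B^m)\le1$ if $q\nmid m$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Expanding the determinant, $\det(t-B)$ is the sum, over all collections of
$k\ge0$ pairwise vertex-disjoint simple cycles of total length $l$, of
$(-1)^kt^{2q-1-l}$. The simple cycles of $G_B$ are the $q$-cycle on the $g_i$
and, for $0\le i\le q-1$, the $qb_i$ cycles through
$h_1\cdots h_Lg_0\cdots g_i$, of length $q+i$. All of them pass through $g_0$,
so $k\le1$ and $p=t^{2q-1}-t^{q-1}-\sum_iqb_it^{q-1-i}$.

(b) Let $|\mu|\le1$. Then $|\mu^{q-1}(\mu^q-1)|\le2$, while the real part of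
$q+1+\mu+\dots+\mu^{q-1}$ is at least $q+1-(q-1)=2$, so that
$|q(1+\dots+\mu^{q-1})+q^2|\ge2q>2$. Hence $p(\mu)\ne0$.

(c) A closed path contains a simple cycle, and these have length at least $q$.
If $n\ge q$, write $n=(q+i)+kq$ with $0\le i<q$, and follow a cycle of length
$q+i$ from $g_0$ by $k$ turns of the $q$-cycle.

(d) By (b), $B$ is nonsingular. By Lemma~\ref{lem:kappa} for $C=B^m$ we must
bound the space of columns $f$ over $\mathbb{F}_q$ with $B^mf=f$. Such an $f$
is killed by $B^m-1$ and by $p(B)$, hence by the greatest common divisor over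
$\mathbb{F}_q$ of $t^m-1$ and $t^{q-1}(t-1)^q$ evaluated at $B$. As $q\nmid m$,
the polynomial $t^m-1$ has simple roots, none of them $0$, so this divisor is
$t-1$ and $Bf=f$. Row by row, this says $f(h_L)=qf(g_0)=0$,
$f(h_j)=f(h_{j+1})$, and $f(g_i)=f(g_{i+1})+b_if(h_1)$. So $f$ vanishes on the
$h_j$ and is constant on the $g_i$.
\end{proof}

\subsection{The hypotheses hold for all powers}
By \eqref{eq:action}, $A$ changes each of $\sum_iv(c_i)$ and $\sum_iv(d_i)$ by
$q\,v(h_L)$. So $A$ preserves
\[
H=\Bigl\{v:\sum_iv(c_i)=\sum_iv(d_i)\Bigr\}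
\]
and acts as the identity on the line $\mathbb{Q}^{3q-1}/H$. Let
$\Psi\colon H\to\mathbb{Q}^{2q-1}$ forget the coordinates $c_i$ and rename
$d_i$ as $g_i$. The two columns of \eqref{eq:action} agree at $d_i$ and $g_i$
and at $h_{j+1}$, and at $h_1$ they agree by the definition of $H$. Thus
$\Psi(vA)=\Psi(v)B$ on $H$. Also $\Psi(H\cap\mathbb{Z}^{3q-1})=\mathbb{Z}^{2q-1}$:
take $v(c_0)=\sum_iv(d_i)$ and $v(c_i)=0$ for $i\ne0$. The kernel of $\Psi$ is
\[
K=\Bigl\{v:\ v \text{ is supported on the } c_i,\ \sum_iv(c_i)=0\Bigr\},
\]
on which, by \eqref{eq:action}, $A$ permutes the coordinates cyclically; so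
its characteristic polynomial on $K$ is $(t^q-1)/(t-1)=\Phi_q$. The chain
$K\subset H\subset\mathbb{Q}^{3q-1}$ gives
\begin{equation}\label{eq:chiA}
\chi_A=\Phi_q\cdot p\cdot(t-1)=(t^q-1)\,p .
\end{equation}

Let $m\ge1$. By Lemma~\ref{lem:B}(b), $A$ is nonsingular and
$\lambda_A=\lambda_B$, so $h(X_{A^m})=h(X_{B^m})$ by (F1).
Lemma~\ref{lem:lattice}, applied to $A^m,B^m,H,\Psi$, gives (D) with
$\Delta=\Delta_A\cap H$. By \eqref{eq:chiA},
$\operatorname{tr}A^k=\operatorname{tr}B^k+q\,[q\mid k]$. If
$\operatorname{tr}B^k=0$ then $k<q$ by Lemma~\ref{lem:B}(c), so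
$\operatorname{tr}A^k=0$. Taking $k=mn$ in \eqref{eq:P} gives
$P(X_{A^m})\searrow P(X_{B^m})$.

\subsection{The candidates for $\Delta$}
We first make the rational decomposition explicit. Let $E_1$ be the line
spanned by the vector that is $1$ on the $c_i$, $-1$ on the $d_i$ and $0$ on
the $h_j$. By \eqref{eq:action} this vector is fixed by $A$; at $h_1$ the
value is $q-q=0$. Let
\[
E=\Bigl\{v:\ v(c_0)=\dots=v(c_{q-1})=:\xi(v),\ \ \sum_iv(d_i)=q\,\xi(v)\Bigr\}.
\]
For $v\in E$ all $(vA)(c_i)$ equal $\xi(v)+v(h_L)$, and
$\sum_i(vA)(d_i)=q\,\xi(v)+q\,v(h_L)$, so $E$ is invariant. It lies in $H$,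
has dimension $(3q-1)-(q-1)-1=2q-1$, and meets $K$ trivially, because a
constant vector of sum zero vanishes. So $\Psi$ maps $E$ isomorphically onto
$\mathbb{Q}^{2q-1}$, and $H=E\oplus K$. As $E_1\not\subseteq H$, we get
$\mathbb{Q}^{3q-1}=E\oplus E_1\oplus K$.

Now let $1\le m<q$ and suppose that $X_{B^m}$ is a factor of $X_{A^m}$. On
$E$, $E_1$, $K$ the matrix $A^m$ has characteristic polynomials $\chi_{B^m}$,
$t-1$ and $\Phi_q$; for $K$ we use $q\nmid m$, so that $\zeta\mapsto\zeta^m$
permutes the primitive $q$-th roots of unity. The roots of $\chi_{B^m}$ have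
modulus greater than $1$, so $\chi_{B^m}$ is coprime to $g=t^q-1$. By the
Cayley--Hamilton theorem, $E\subseteq\ker\chi_{B^m}(A^m)$ and
$E':=E_1\oplus K\subseteq\ker g(A^m)$, and these kernels meet trivially, so
both inclusions are equalities. Lemma~\ref{lem:split} applies to $(A^m,B^m)$.

Let $\Delta,\psi$ be given by Theorem~\ref{thm:obstruction} for $(A^m,B^m)$,
and $U=\langle\Delta\rangle_{\mathbb{Q}}=E\oplus(U\cap E')$. The
characteristic polynomial of $A^m$ on $U\cap E'$ divides $(t-1)\Phi_q$. Since
$q$ is prime, $\Phi_q$ is irreducible over $\mathbb{Q}$, so this polynomial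
is $1$, $t-1$, $\Phi_q$ or $(t-1)\Phi_q$; accordingly $U\cap E'$ is $0$,
$E_1$, $K$ or $E'$, again by Cayley--Hamilton and dimensions. The roots of
$\Phi_q$ have sum $-1$, and $\operatorname{tr}B^m=0$ because $m<q$, so
\[
\operatorname{tr}(A^m|_U)=[E_1\subseteq U]-[K\subseteq U].
\]
Theorem~\ref{thm:obstruction}(i) with $n=1$ says that this is $0$. Hence
$U=E$ or $U=\mathbb{Q}^{3q-1}$, and by Lemma~\ref{lem:split} the pair
$(\Delta_B,\delta_B^m)$ is isomorphic to $\Delta_A\cap E$ or to
$\Delta_A/(\Delta_A\cap E')$ with the automorphism induced by $\delta_A^m$. By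
Lemma~\ref{lem:B}(d), the next lemma excludes both, and this completes the
proof of Theorem~\ref{thm:counter}.

\begin{lemma}\label{lem:two}
Each of $\Delta_A\cap E$ and $\Delta_A/(\Delta_A\cap E')$ has two linearly
independent $\delta_A$-invariant homomorphisms to $\mathbb{F}_q$. So both have
$\kappa\ge2$ with respect to every power of $\delta_A$.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:kappa} we may work with integral vectors. On
$E\cap\mathbb{Z}^{3q-1}$ define, modulo $q$,
\[
f_1(v)=\xi(v)+\sum_jv(h_j),\qquad f_2(v)=\sum_i i\,v(d_i).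
\]
For $v\in E\cap\mathbb{Z}^{3q-1}$ we have
$(vA)(h_1)=q\,\xi(v)+q\,v(d_{q-1})\equiv0$, so
\[
f_1(vA)=\xi(v)+v(h_L)+\sum_{j<L}v(h_j)=f_1(v).
\]
Modulo $q$ the matrix $A$ shifts the coordinates $d_i$ cyclically, so
\[
f_2(vA)=\sum_i(i+1)\,v(d_i)=f_2(v)+q\,\xi(v)=f_2(v).
\]
The unit vector at $h_1$ and the difference of the unit vectors at $d_1$ and
$d_0$ lie in $E$, and $(f_1,f_2)$ takes the values $(1,0)$ and $(0,1)$ on them.

On $\mathbb{Z}^{3q-1}$ define, modulo $q$, $f_3(v)=\sum_iv(c_i)$ and
$f_4(v)=\sum_iv(d_i)$. They are invariant, since $A$ changes each sum by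
$q\,v(h_L)$, and independent, as the unit vectors at $c_0$ and $d_0$ show. A
vector $v\in E'=E_1\oplus K$ has $v(d_i)=y$ independent of $i$ and
$\sum_iv(c_i)=-qy$. If $v$ is integral then $y\in\mathbb{Z}$, and the two sums
$-qy$ and $qy$ vanish modulo $q$. So the extensions of $f_3,f_4$ to $\Delta_A$
vanish on $\Delta_A\cap E'$ and descend to the quotient.
\end{proof}

\begin{remark}
Nothing above contradicts (D) for $\Delta_A\cap H$: on $H=E\oplus K$ the trace
of $A^m$ is $-1$ for $m<q$, and only Theorem~\ref{thm:obstruction}(i) forbids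
this subgroup. For $m\ge q$ the shift $X_{B^m}$ has a fixed point by
Lemma~\ref{lem:B}(c), so part (i) imposes no condition, and the argument says
nothing about these powers.
\end{remark}

\begin{thebibliography}{9}
\bibitem{LM} Lind and Marcus, \emph{An Introduction to Symbolic Dynamics and
Coding}.
\end{thebibliography}
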